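\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Divisors congruent to $1$ modulo $D$:\\ the normal law at the critical exponent}


\begin{abstract}
For a positive integer $D$ and a real $\alpha>0$, let $A(D,\alpha)$ be the density of the integers that have a divisor $d\equiv1\pmod D$ with $1<d\le\exp D^{\alpha}$. For fixed $\alpha$ and $D\to\infty$ this density tends to $0$ if $\alpha<1/\log2$ and to $1$ if $\alpha>1/\log 2$. We prove the conjecture that in the critical window $\alpha=\frac1{\log2}+(X+o(1))(\log D)^{-1/2}$ it tends to a distribution function of $X$, and identify the limit: it is the normal distribution function with mean $0$ and variance $1/\log2$. We also give the error term $O(\log\log D/\sqrt{\log D})$, uniformly in $\alpha$ and for every residue class prime to $D$, and show that the same formula holds for the density of the integers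 that have a divisor in all reduced classes simultaneously. A possible exceptional zero is dealt with by a group-theoretic device; Siegel's theorem is not used.
\end{abstract}

\section{Introduction}

\subsection{The question}

Let $D$ be a positive integer and $\alpha>0$ real, and let $A(D,\alpha)$ denote the asymptotic density of the set of integers $n$ that have at least one divisor $d$ with
\[
 d\equiv1\pmod D,\qquad 1<d\le \exp D^{\alpha}.
\]
There are finitely many such $d$, so the density exists. How large must $\alpha$ be for a typical integer to have such a divisor?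

A first guess comes from counting. Since every such $d$ is $1+lD$ with $l\ge1$,
\[
 A(D,\alpha)\le\sum_{d}\frac1d<\frac1D\sum_{1\le l\le \exp D^{\alpha}}\frac1l\le D^{-1}(D^{\alpha}+1),
\]
which tends to $0$ if $\alpha<1$. The average number of divisors in question is about $D^{\alpha-1}$, which suggests a change of behavior at $\alpha=1$. This is misleading: Erd\H{o}s showed that $A(D,1)\to0$, and in fact, as $D\to\infty$,
\[
 A(D,\alpha)\to0\ \text{ for fixed }\alpha<\frac1{\log2},\qquad A(D,\alpha)\to1\ \text{ for fixed }\alpha>\frac1{\log2}.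
\]
The average is dominated by rare integers with unusually many divisors. What matters is the number of divisors of a typical integer.

To see what this gives, write $T=\exp D^{\alpha}$ and let $\omega$ be the number of primes $p\le T$ dividing $n$. On average $\omega$ is about $\sum_{p\le T}1/p\approx\log\log T=\alpha\log D$. A squarefree integer composed of $\omega$ primes has $2^{\omega}$ divisors, and those prime to $D$ fall into $\varphi(D)$ residue classes modulo $D$. If they fall there at random, the class of $1$ should contain a divisor other than $1$ once $2^{\omega}$ exceeds $\varphi(D)$, that is, once $\omega>\log D/\log2$ up to lower-order terms. The critical exponent $1/\log2$ appears. The heuristic says more. The quantity $\omega$ is approximately normal with mean and variance $\alpha\log D$, so the probability that it exceeds $\log D/\log2$ is about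
\begin{equation}\label{eq:heur}
 \Phi\left(\frac{\alpha\log D-\log D/\log2}{\sqrt{\alpha\log D}}\right),\qquad \Phi(y)=\frac1{\sqrt{2\pi}}\int_{-\infty}^{y}e^{-t^2/2}\,dt .
\end{equation}
Hence the transition from $0$ to $1$ should take place for $\alpha$ within a constant multiple of $(\log D)^{-1/2}$ of $1/\log2$, and it should be Gaussian.

Two results close to this window are known, both for $D\to\infty$.
\begin{enumerate}
\item[(i)] If $\alpha<\frac1{\log2}-c\sqrt{\frac{\log\log\log D}{\log D}}$ with a fixed $c>(2/\log2)^{1/2}$, then $A(D,\alpha)\to0$.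
\item[(ii)] If $\alpha=\frac1{\log2}+\xi(D)(\log D)^{-1/2}$ with $\xi(D)\to\infty$, then the density of the $n$ that have, for \emph{every} $a$ prime to $D$, a divisor $d\equiv a\pmod D$ with $\exp\exp(\sqrt{\log D})<d\le\exp D^{\alpha}$ tends to $1$.
\end{enumerate}
It was conjectured that there is a probability distribution function $\Xi$ such that $A(D,\alpha)\to\Xi(X)$ whenever $D\to\infty$ and $\alpha=\frac1{\log2}+(X+o(1))(\log D)^{-1/2}$ with $X\in\mathbf R$. We prove this, with the $\Xi$ that \eqref{eq:heur} predicts.

\subsection{Results}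

\begin{theorem}\label{thm:main}
Let $X\in\mathbf R$ be fixed. If $D\to\infty$ and $\alpha=\frac1{\log2}+(X+o(1))(\log D)^{-1/2}$, then
\[
 A(D,\alpha)\to\Phi\bigl(X\sqrt{\log2}\bigr).
\]
Thus the conjecture is true, and $\Xi$ is the normal distribution function with mean $0$ and variance $1/\log2$.
\end{theorem}

The second theorem is a quantitative supplement. For $(a,D)=1$ let $A_a(D,\alpha)$ be the density of the $n$ having a divisor $d\equiv a\pmod D$ with $D<d\le\exp D^{\alpha}$. Then $A_1(D,\alpha)=A(D,\alpha)$, because $d\equiv1\pmod D$ and $d>1$ force $d>D$. Let $A_*(D,\alpha)$ be the density of the $n$ that have, for every $a$ prime to $D$, a divisor $d\equiv a\pmod D$ with $\exp((\log D)^3)<d\le\exp D^{\alpha}$. Again only finitely many $d$ are involved, so these densities exist.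

\begin{theorem}\label{thm:quant}
Uniformly for $D\ge3$, $\alpha>0$ and $a$ prime to $D$, both $A_a(D,\alpha)$ and $A_*(D,\alpha)$ are equal to
\[
 \Phi\Bigl(\bigl(\alpha-\tfrac1{\log2}\bigr)\sqrt{\log2\,\log D}\Bigr)+O\Bigl(\frac{\log\log D}{\sqrt{\log D}}\Bigr),
\]
with an absolute implied constant. Consequently, if $D\to\infty$ and $\alpha=\frac1{\log2}+\xi(D)(\log D)^{-1/2}$, then each of $A(D,\alpha)$, $A_*(D,\alpha)$ tends to $0$ if and only if $\xi(D)\to-\infty$, and to $1$ if and only if $\xi(D)\to+\infty$.
\end{theorem}

In particular the condition $\xi<-c\sqrt{\log\log\log D}$ implicit in (i) can be replaced by $\xi\to-\infty$. The hypothesis $(a,D)=1$ is needed: if $(a,D)=g>1$, then every $d\equiv a\pmod D$ is divisible by $g$, so the corresponding density is at most $1/g\le\frac12$ for every $\alpha$.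

\subsection{Plan}

Both bounds turn the heuristic into a proof. For the upper bound (Section~\ref{sec:upper}) we count divisors of $n$ in the given class with the weight $2^{-\Omega}$, where $\Omega$ is the number of prime factors $p\le T$ of $n$ with multiplicity. The weight cancels the growth in the number of divisors and suppresses the rare integers that spoil the plain count.

For the lower bound we need that the residues of the $2^k$ divisors formed from $k$ primes are random enough to hit the class of $1$ as soon as $2^k$ is larger than $\varphi(D)$ by a factor tending to infinity. Pairwise independence suffices; this is Section~\ref{sec:subset}, which is pure group theory and contains the main idea. Section~\ref{sec:cells} supplies $k$ primes whose residues are independent and have a known distribution. Theorem~\ref{thm:main} follows in Section~\ref{sec:proof1}, and Theorem~\ref{thm:quant} in Section~\ref{sec:proof2}, where the new ingredient is a way to hit \emph{all} classes without increasing $k$ noticeably.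

\section{Subset products in a group}\label{sec:subset}

Let $g_1,\dots,g_k$ be elements of a finite abelian group $G$ and, for $S\subset\{1,\dots,k\}$, let $g_S=\prod_{i\in S}g_i$. If the $g_i$ are independent and uniform on $G$, then $g_S$ is uniform for each $S\ne\emptyset$, and $g_S$, $g_{S'}$ are independent for distinct nonempty $S,S'$. Hence the number of nonempty $S$ with $g_S=1$ has mean $(2^k-1)/|G|$ and variance at most its mean, and by Chebyshev's inequality it is rarely $0$ when $2^k$ is much larger than $|G|$.

In our application the $g_i$ are residues of primes modulo $D$, and there is one possible obstacle to uniformity: a real character $\chi_1$ whose $L$-function has a zero very close to $1$ makes most of the relevant primes satisfy $\chi_1(p)=-1$. In the extreme case that all of them do, products of an odd number of them are never $\equiv1$, and half of the subsets are lost. The next example illustrates why this does not matter: the group that has to be hit is halved as well.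

\begin{example}\label{ex:five}
Let $D=5$, $G=\{1,2,3,4\}$ modulo $5$, and let $\chi$ be the quadratic character, so that $\chi=1$ on $H=\{1,4\}$ and $\chi=-1$ on $\{2,3\}$. Let $g_1,g_2,g_3$ be independent and uniform on $\{2,3\}$. A product of one or three of them lies in $\{2,3\}$. The useful subsets are the three pairs, and their products lie in $H$. Since $2\cdot3\equiv1$ and $2\cdot2\equiv3\cdot3\equiv4$, we have $g_ig_j=1$ exactly when $g_i\ne g_j$. So each $g_ig_j$ is uniform on $H$. Two of them, such as $g_1g_2$ and $g_1g_3$, are independent: whatever the value of $g_1$, they are conditionally independent and uniform on $H$. The three together are not independent, as $(g_1g_2)(g_1g_3)(g_2g_3)=(g_1g_2g_3)^2=4$.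

Let $N$ be the number of pairs with product $1$. Its mean is $\frac32$ and, by pairwise independence, its variance is $\frac34$. Chebyshev's inequality gives $\mathbf P(N=0)\le\frac34/(\frac32)^2=\frac13$. In truth $N=0$ exactly when $g_1=g_2=g_3$, which has probability $\frac14$. For instance, the primes $7,13,17$ have residues $2,3,2$, and $7\cdot13=91$ and $13\cdot17=221$ are $\equiv1\pmod 5$; the primes $7,17,37$ are all $\equiv2$, and no product of one or more distinct ones among them is $\equiv1$.
\end{example}

The general statement fixes the signs $s_i=\chi(g_i)$ and works in $H=\ker\chi$. When there is no obstruction, $\chi$ is trivial and $H=G$.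

\begin{lemma}\label{lem:subset}
Let $G$ be a finite abelian group, $\chi:G\to\{\pm1\}$ a homomorphism and $H=\ker\chi$. Let $k\ge2$, let $s_1,\dots,s_k\in\chi(G)$ be fixed, and let $g_1,\dots,g_k$ be independent, with $g_i$ uniform on $\chi^{-1}(s_i)$. Then for each $h\in H$, the probability that no nonempty $S\subset\{1,\dots,k\}$ satisfies $\prod_{i\in S}s_i=1$ and $g_S=h$ is at most $|G|/(2^k-2)$.
\end{lemma}

\begin{proof}
Let $\mathcal F$ be the family of nonempty $S$ with $\prod_{i\in S}s_i=1$. We first show
\begin{equation}\label{eq:ratio}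
 \frac{|H|}{|\mathcal F|}\le\frac{|G|}{2^k-2}.
\end{equation}
If $\chi$ is trivial, then $|\mathcal F|=2^k-1$ and $|H|=|G|$. Otherwise $|H|=|G|/2$. The map $S\mapsto\prod_{i\in S}s_i$ is a homomorphism from the group of all subsets under symmetric difference to $\{\pm1\}$, so its kernel has at least $2^{k-1}$ elements, and $|\mathcal F|\ge2^{k-1}-1$ after removal of $\emptyset$. In both cases \eqref{eq:ratio} holds.

Let $S\in\mathcal F$ and $i\in S$. Condition on all $g_{i'}$ with $i'\ne i$. Then $g_S$ is $g_i$ times a fixed element $c$ with $\chi(c)=\prod_{i'\in S,\,i'\ne i}s_{i'}=s_i$. As $g_i$ is uniform on $\chi^{-1}(s_i)$, the product is uniform on $\chi^{-1}(1)=H$. Now let $S\ne S'$ be in $\mathcal F$. After interchanging them if necessary, there is an $i\in S\setminus S'$. Conditionally on the $g_{i'}$ with $i'\ne i$, the element $g_{S'}$ is determined while $g_S$ is uniform on $H$. So $g_S$ and $g_{S'}$ are independent.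

Hence $N=\#\{S\in\mathcal F:g_S=h\}$ is a sum of $|\mathcal F|$ pairwise independent indicators of mean $1/|H|$. Its mean is $|\mathcal F|/|H|$, its variance is at most its mean, and Chebyshev's inequality gives $\mathbf P(N=0)\le|H|/|\mathcal F|$. Now use \eqref{eq:ratio}.
\end{proof}

\section{Preliminaries}\label{sec:prelim}

\subsection{Notation}
Put
\[
 \ell=\log D,\qquad \ell_2=\log\log D,\qquad T=\exp D^{\alpha}.
\]
From here to the end of Section~\ref{sec:proof1} we assume that $1.4\le\alpha\le1.5$ (note that $1/\log2=1.4427\ldots$) and that $D$ is sufficiently large. Implied constants in $\ll$, $O$ and $\asymp$ are absolute. The letter $p$ denotes primes, and $\varphi$ is Euler's function. We write $\theta(x;q,a)$ for the sum of $\log p$ over the primes $p\le x$ with $p\equiv a\pmod q$, $\psi(x;q,a)$ for the sum of $\log p$ over the prime powers $p^r\le x$ $(r\ge1)$ with $p^r\equiv a\pmod q$, and $\pi(x;q,a)$ for the number of primes $p\le x$ with $p\equiv a\pmod q$.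

\subsection{Results quoted}
\begin{itemize}
\item \emph{Brun--Titchmarsh inequality} \cite{MV}: for $x>q$ and $(a,q)=1$,
\[
 \pi(x;q,a)\le\frac{2x}{\varphi(q)\log(x/q)} .
\]
\item \emph{Page's form of the prime number theorem for progressions} \cite[Ch.~20]{Dav}: there are absolute constants $c,c'>0$ such that for $q\le\exp(c'\sqrt{\log x})$ and $(a,q)=1$,
\[
 \psi(x;q,a)=\frac{x}{\varphi(q)}-\frac{\chi_1(a)x^{\beta_1}}{\varphi(q)\beta_1}+O\bigl(x\exp(-c\sqrt{\log x})\bigr).
\]
The second term is present only if there is an exceptional real nonprincipal character $\chi_1$ modulo $q$, whose $L$-function has the exceptional real zero $\beta_1\in(\frac12,1)$. The pair $\chi_1,\beta_1$ depends only on $q$.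
\item \emph{Berry--Esseen theorem}: if $X_1,\dots,X_N$ are independent with mean $0$ and $|X_i|\le1$, and $\sigma^2=\sum\operatorname{Var}X_i>0$, then $\sup_x|\mathbf P(\sum X_i\le x\sigma)-\Phi(x)|\ll1/\sigma$.
\item The prime number theorem $\theta(x)=x+O(x/\log^2x)$, where $\theta(x)=\sum_{p\le x}\log p$; Mertens' theorem $\sum_{p\le x}1/p=\log\log x+O(1)$; and $D/\varphi(D)\ll\log\log D$ for $D\ge3$.
\end{itemize}

We use Berry--Esseen in the following form. Let $Z$ be a sum of finitely many independent indicators, with mean $M$ and variance $\sigma^2>0$. Then for every real $t$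
\begin{equation}\label{eq:BE}
 \mathbf P(Z>t)=\Phi\Bigl(\frac{M-t}{\sigma}\Bigr)+O\Bigl(\frac1\sigma\Bigr),\qquad
 \mathbf P(Z\ge t)=\Phi\Bigl(\frac{M-t}{\sigma}\Bigr)+O\Bigl(\frac1\sigma\Bigr).
\end{equation}
The first formula is the theorem for the centered indicators, with $1-\Phi(x)=\Phi(-x)$; the second follows by replacing $t$ by $t'<t$ and letting $t'\to t$.

\subsection{The probabilistic model}
Let $v_p(n)$ be the exponent of $p$ in $n$. Whether $n$ has a given divisor $d\le T$ depends only on the vector $(v_p(n))_{p\le T}$. Let $\mathbf P$ be the probability measure under which the $v_p$ $(p\le T)$ are independent with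
\[
 \mathbf P(v_p=r)=\Bigl(1-\frac1p\Bigr)p^{-r}\qquad(r\ge0).
\]
In particular $\mathbf P(v_p\ge r)=p^{-r}$.

\begin{lemma}
For every set $E$ of vectors $(v_p)_{p\le T}$ of nonnegative integers, the density of $\{n:(v_p(n))_{p\le T}\in E\}$ exists and equals $\mathbf P(E)$.
\end{lemma}

\begin{proof}
If $E$ consists of one vector, the integers in question are $n=mm'$ with $m=\prod p^{v_p}$ and $m'$ free of primes $\le T$; their density is $\frac1m\prod_{p\le T}(1-\frac1p)=\mathbf P(E)$. By additivity the claim holds for finite $E$. For general $E$, finite subsets show that the lower density is at least $\mathbf P(E)$. The same applied to the complement of $E$ shows that the upper density is at most $\mathbf P(E)$.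
\end{proof}

So all our densities are $\mathbf P$-probabilities, and ``$d\mid n$'' has a meaning under $\mathbf P$ for every $d$ composed of primes $\le T$. Put
\[
 \omega=\#\{p\le T:\ p\mid n\},\qquad \Omega=\sum_{p\le T}v_p .
\]
Then $\omega$ is a sum of independent indicators with means $1/p$, and since $\log\log T=\alpha\ell$, Mertens' theorem gives
\begin{equation}\label{eq:omega}
 \mathbf E\,\omega=\alpha\ell+O(1),\qquad \operatorname{Var}\omega=\sum_{p\le T}\Bigl(\frac1p-\frac1{p^2}\Bigr)=\alpha\ell+O(1).
\end{equation}

\section{The upper bound}\label{sec:upper}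

If $n$ has at most $K$ prime factors $\le T$, counted with multiplicity, then it has at most $2^K$ divisors composed of such primes, and we want to conclude that one of them lies in a given class with probability not much larger than $2^K/\varphi(D)$. Summing $\mathbf P(d\mid n)=1/d$ over the class does not do this, since it ignores the condition $\Omega\le K$. We build the condition in by the inequality $1_{\Omega\le K}\le2^{K-\Omega}$. Without any congruence condition the weighted count of all divisors composed of primes $\le T$ is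
\[
 \mathbf E\Bigl[2^{-\Omega}\sum_{d\mid n}1\Bigr]=\prod_{p\le T}\Bigl(1-\frac1p\Bigr)\Bigl(1-\frac1{2p}\Bigr)^{-2}\le1
\]
(each factor is $(1-\frac1p)\sum_{s\ge0}(s+1)(2p)^{-s}$, and $(1-\frac1{2p})^2\ge1-\frac1p$). So with this weight the divisors have total mass at most $1$, and the class of $a$ should receive about $1/\varphi(D)$ of it. We prove an upper bound of this form up to a factor $\ell$, which is harmless.

\begin{proposition}\label{prop:upper}
There is an absolute constant $C$ such that for every integer $K\ge0$ and every $a$ prime to $D$,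
\[
 A_a(D,\alpha)\le\mathbf P(\Omega>K)+C\,2^K\frac{\ell}{\varphi(D)} .
\]
\end{proposition}

\begin{proof}
Let $\mathcal D=\{d\equiv a\pmod D:\ D<d\le T\}$. The probability that $\Omega\le K$ and some $d\in\mathcal D$ divides $n$ is at most $\sum_{d\in\mathcal D}\mathbf E[2^{K-\Omega}1_{d\mid n}]$. Since
\[
 \mathbf E\bigl[2^{-v_p}1_{v_p\ge r}\bigr]=\sum_{s\ge r}\Bigl(1-\frac1p\Bigr)(2p)^{-s}=(2p)^{-r}\,\mathbf E\bigl[2^{-v_p}\bigr],
\]
independence gives $\mathbf E[2^{-\Omega}1_{d\mid n}]=\frac{2^{-\Omega(d)}}{d}\,\mathbf E[2^{-\Omega}]$, where $\Omega(d)$ is the number of prime factors of $d$ with multiplicity. By Mertens' theorem,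
\begin{equation}\label{eq:E2Omega}
 \mathbf E[2^{-\Omega}]=\prod_{p\le T}\frac{1-1/p}{1-1/(2p)}=\exp\Bigl(-\frac12\sum_{p\le T}\frac1p+O(1)\Bigr)\ll(\log T)^{-1/2}=D^{-\alpha/2}.
\end{equation}
It remains to bound $S=\sum_{d\in\mathcal D}2^{-\Omega(d)}/d$. The congruence can be exploited through a large prime factor of $d$ and the Brun--Titchmarsh inequality. We therefore first dispose of the small $d$ and of the $d$ without a large prime factor: $S\le S_1+S_2+S_3$, where the three sums extend over the $d\in\mathcal D$ of the following kinds.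

\emph{$S_1$: $d\le\exp\sqrt D$.} Write $d=a_0+lD$ with $1\le a_0<D$; then $l\ge1$ because $d>D$. Using $2^{-\Omega(d)}\le1$, we get
\[
 S_1\le\sum_{1\le l\le\exp\sqrt D}\frac1{lD}\le\frac{\sqrt D+1}{D}\ll D^{-1/2}.
\]

\emph{$S_2$: $d>\exp\sqrt D$, and all prime factors of $d$ are $\le D^2$.} Let $\kappa=1/(4\ell)$. Then $d^{\kappa}\ge e^{\kappa\sqrt D}$, so $1/d\le e^{-\kappa\sqrt D}d^{-1+\kappa}$. For $p\le D^2$ we have $p^{\kappa}\le e^{1/2}<1.65$. Hence
\[
 S_2\le e^{-\kappa\sqrt D}\prod_{p\le D^2}\bigl(1-p^{-1+\kappa}\bigr)^{-1}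
 \le e^{-\kappa\sqrt D}\exp\Bigl(1.65\sum_{p\le D^2}\frac1p+O(1)\Bigr)\ll e^{-\sqrt D/(4\ell)}\,\ell^{2}\ll D^{-2};
\]
the terms of order two and higher in the logarithm of the product contribute $\ll\sum_pp^{-2+2\kappa}=O(1)$, because $\kappa\le\frac14$ for large $D$.

\emph{$S_3$: $d$ has a prime factor $p>D^2$.} Write $d=mp$. Then $(m,D)=1$ because $(a,D)=1$, all prime factors of $m$ are $\le T$, and $p$ lies in the class of $am^{-1}$. We bound $\sum1/p$ over the primes $D^2<p\le T$ of a fixed class $b$ prime to $D$. If the interval $(2^i,2^{i+1}]$ contains a prime $p>D^2$, then $2^{i+1}>D^2$, so $2^{i+1}/D>2^{(i+1)/2}$, and the Brun--Titchmarsh inequality gives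
\[
 \sum_{\substack{2^i<p\le2^{i+1}\\ p\equiv b\,(D)}}\frac1p\le\frac{1}{2^i}\cdot\frac{2\cdot2^{i+1}}{\varphi(D)\log(2^{i+1}/D)}\le\frac{8}{\varphi(D)(i+1)\log2}.
\]
Summing over $i\ge0$ with $2^i<T$ we obtain $\ll\frac{\log\log T}{\varphi(D)}\ll\frac{\ell}{\varphi(D)}$. Since $2^{-\Omega(d)}\le2^{-\Omega(m)}$,
\[
 S_3\ll\frac{\ell}{\varphi(D)}\sum_{m}\frac{2^{-\Omega(m)}}{m}\le\frac{\ell}{\varphi(D)}\prod_{p\le T}\Bigl(1-\frac1{2p}\Bigr)^{-1}\ll\frac{\ell}{\varphi(D)}(\log T)^{1/2},
\]
where $m$ runs over the integers composed of primes $\le T$ not dividing $D$.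

Multiplying by $2^K\,\mathbf E[2^{-\Omega}]$ and using \eqref{eq:E2Omega}, we get a total
\[
 \ll2^K\Bigl(D^{-\alpha/2-1/2}+\frac{\ell}{\varphi(D)}\Bigr)\ll2^K\frac{\ell}{\varphi(D)},
\]
because $\frac{\alpha+1}2\ge1.2$ and $\varphi(D)\le D$.
\end{proof}

\section{The lower bound}\label{sec:cells}

To apply Lemma~\ref{lem:subset} we need many primes $p\mid n$ whose residues modulo $D$ are independent and well distributed, and whose products do not exceed $T$. Three choices achieve this.
\begin{itemize}
\item We use only primes $p>w$, where $w=\exp(\ell^3)$. For such $p$ the relative error $\exp(-c\sqrt{\log p})$ in Page's theorem is smaller than any fixed power of $1/D$.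
\item We use only primes $p\le z$, where $z=\exp(D^{\alpha}\ell^{-2})=T^{1/\ell^2}$. Then a product of at most $\ell^2$ of them is $\le T$, and it will be rare that more than $\ell^2$ of them divide $n$.
\item We cut $(w,z]$ into short cells and use a prime only if no other prime of its cell divides $n$. The positions of the used primes within their cells then become independent once we know which cells are used.
\end{itemize}
Up to $O(1)$, the first two restrictions lower the expected number of available primes by $3\ell_2$ and $2\ell_2$; the third lowers it by $O(1)$. All this is negligible compared with the standard deviation, which is of order $\sqrt\ell$.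

\subsection{The cells}
Let $x_j=we^j$ and $I_j=(x_j,x_{j+1}]$ for $0\le j<R$, where $R=\lfloor\log z-\log w\rfloor$. For large $D$ we have $w<z$, and all cells lie in $(w,z]$. Let $B_j$ be the event that exactly one prime of $I_j$ divides $n$ (possibly to a higher power). Put
\[
 J=\{j:\ B_j\text{ holds}\},\qquad k=|J|,
\]
and for $j\in J$ let $p_j\in I_j$ be the prime in question. Distinct cells are independent. For a prime $p_0\in I_j$, the probability that $p_0$ is the only prime of $I_j$ dividing $n$ is
\[
 \frac1{p_0}\prod_{\substack{p\in I_j\\ p\ne p_0}}\Bigl(1-\frac1p\Bigr)=\frac1{p_0-1}\prod_{p\in I_j}\Bigl(1-\frac1p\Bigr).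
\]
Hence, \emph{given $J$, the $p_j$ $(j\in J)$ are independent, and $p_j$ takes the value $p\in I_j$ with probability proportional to $1/(p-1)$}.

\begin{lemma}\label{lem:k}
The variable $k$ is a sum of independent indicators, with $\mathbf E\,k=\alpha\ell+O(\ell_2)$ and $\operatorname{Var}k=\alpha\ell+O(\ell_2)$.
\end{lemma}

\begin{proof}
The first claim holds because the $B_j$ are independent. By the prime number theorem and partial summation,
\[
 \sum_{p\in I_j}\frac1p=\int_{x_j}^{ex_j}\frac{dt}{t\log t}+O\Bigl(\frac1{\log^2x_j}\Bigr)=\log\Bigl(1+\frac1{\log x_j}\Bigr)+O\Bigl(\frac1{\log^2x_j}\Bigr)=\frac1{\log x_j}+O\Bigl(\frac1{\log^2x_j}\Bigr),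
\]
and replacing $1/p$ by $1/(p-1)$ changes the sum by $O(1/x_j)$. Moreover $\prod_{p\in I_j}(1-\frac1p)=1+O(1/\log x_j)$. Therefore
\[
 b_j:=\mathbf P(B_j)=\prod_{p\in I_j}\Bigl(1-\frac1p\Bigr)\sum_{p\in I_j}\frac1{p-1}=\frac1{\log x_j}+O\Bigl(\frac1{\log^2x_j}\Bigr).
\]
As $\log x_j=\ell^3+j$, summation over $0\le j<R$ gives
\[
 \sum_jb_j=\log\frac{\log z}{\log w}+O(1)=(\alpha\ell-2\ell_2)-3\ell_2+O(1),\qquad \sum_jb_j^2=O(1).
\]
Finally $\mathbf E\,k=\sum b_j$ and $\operatorname{Var}k=\sum(b_j-b_j^2)$.
\end{proof}

\subsection{Residues of the primes in a cell}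
Let $G=(\mathbf Z/D\mathbf Z)^*$. If there is an exceptional character modulo $D$ in the sense of Page's theorem, let $\chi=\chi_1$; otherwise let $\chi$ be trivial. Put $H=\ker\chi$. All primes in the cells exceed $w>D$, so $g_j=p_j\bmod D$ lies in $G$. Let $\mu_j$ be the law of $g_j$ given $J\ni j$ (for large $D$ we have $b_j>0$). By the independence statement above, $\mu_j$ is also the law of $g_j$ given any value of $J$ that contains $j$.

In the exceptional case $\mu_j$ need not be close to uniform, and the cells where it is not cannot simply be discarded. Suppose that $1-\beta_1\le D^{-\delta}$, where $\delta\in(0,1)$ may depend on $D$. Then $t^{\beta_1-1}\ge1/e$ for all $t\le\exp D^{\delta}$, so the exceptional term in Page's theorem is comparable to the main term throughout this range; and the primes of this range account for about $\delta\ell$ of the expected $\alpha\ell$ prime divisors. Unless $\delta\sqrt\ell$ is small, this is not negligible compared with the standard deviation. But the deviation from uniformity has a very simple shape, and this is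 all we need.

\begin{lemma}\label{lem:law}
There are $\lambda_j\in[0,1]$ $(0\le j<R)$, with $\lambda_j=0$ if there is no exceptional character, such that for
\[
 \nu_j(b)=\frac{1-\lambda_j\chi_1(b)}{\varphi(D)}\qquad(b\in G)
\]
we have $\sum_{b\in G}|\mu_j(b)-\nu_j(b)|\ll D^{-1}$ for all $j$. (If there is no exceptional character, $\nu_j$ is uniform, and the terms with $\chi_1$ are to be omitted here and below.)
\end{lemma}

\begin{proof}
For $t\ge w$ we have $D\le\exp((\log t)^{1/3})$, so Page's theorem applies at $t$ with $q=D$ when $D$ is large. The prime powers $p^r\le t$ with $r\ge2$ contribute $O(\sqrt t)$ to $\psi$. Hence, after decreasing $c$ if necessary,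
\[
 \theta(t;D,b)=M_b(t)+E_b(t),\qquad M_b(t)=\frac1{\varphi(D)}\Bigl(t-\chi_1(b)\frac{t^{\beta_1}}{\beta_1}\Bigr),\qquad E_b(t)\ll te^{-c\sqrt{\log t}}.
\]
Write $x=x_j$ and
\[
 h(t)=\frac1{(t-1)\log t},\qquad \eta=e^{-c\sqrt{\log x}},\qquad \mathcal I=\int_x^{ex}h(t)\,dt\asymp\frac1{\log x},
\]
and, in the exceptional case, $\lambda_j=\mathcal I^{-1}\int_x^{ex}h(t)t^{\beta_1-1}\,dt\in(0,1)$. We have $M_b'(t)=(1-\chi_1(b)t^{\beta_1-1})/\varphi(D)$, $h(t)\ll\frac1{t\log t}$ and $h'(t)\ll\frac1{t^2\log t}$. Partial summation gives
\begin{align*}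
 \sum_{\substack{p\in I_j\\ p\equiv b\,(D)}}\frac1{p-1}
 &=\int_x^{ex}h(t)\,d\theta(t;D,b)
 =\int_x^{ex}hM_b'\,dt+\bigl[hE_b\bigr]_x^{ex}-\int_x^{ex}h'E_b\,dt\\
 &=\frac{\mathcal I\,(1-\lambda_j\chi_1(b))}{\varphi(D)}+O\Bigl(\frac{\eta}{\log x}\Bigr).
\end{align*}
Sum this over $b\in G$. No prime of $I_j$ divides $D$, and $\sum_{b\in G}\chi_1(b)=0$, so
\[
 \sum_{p\in I_j}\frac1{p-1}=\mathcal I\,\bigl(1+O(\varphi(D)\eta)\bigr),\qquad \varphi(D)\eta\le D\exp(-c\,\ell^{3/2})=o(1).
\]
Since $p_j$ takes the value $p$ with probability proportional to $1/(p-1)$, $\mu_j(b)$ is the quotient of the last two sums. As $\nu_j(b)\le2/\varphi(D)$,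
\[
 \mu_j(b)=\bigl(\nu_j(b)+O(\eta)\bigr)\bigl(1+O(\varphi(D)\eta)\bigr)=\nu_j(b)+O(\eta),
\]
and therefore $\sum_{b\in G}|\mu_j(b)-\nu_j(b)|\ll\varphi(D)\eta\le D\exp(-c\,\ell^{3/2})\ll D^{-1}$.
\end{proof}

\emph{Replacement of laws.} Each $\nu_j$ is a probability distribution on $G$. Let $J$ be given, with $k\le\ell^2$. Replacing the factors $\mu_j$ of the joint law $\bigotimes_{j\in J}\mu_j$ of $(g_j)_{j\in J}$ by $\nu_j$ one at a time changes the probability of any event that depends only on $(g_j)_{j\in J}$ by $O(D^{-1})$ at each step, hence by $O(\ell^2/D)$ in total.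

\emph{Signs.} The function $\nu_j$ is constant on each of the sets $\chi^{-1}(\pm1)$. So elements $g_j$ with joint law $\bigotimes\nu_j$ can be generated in two steps. First choose independent signs $s_j=\chi(g_j)$; in the exceptional case half of the elements of $G$ have sign $-1$, so
\begin{equation}\label{eq:sign}
 \mathbf P(s_j=-1)=\frac{1+\lambda_j}2\ge\frac12,
\end{equation}
and if $\chi$ is trivial, all $s_j=1$. Then, given all signs, choose the $g_j$ independently and uniformly on $\chi^{-1}(s_j)$. The second step is exactly the situation of Lemma~\ref{lem:subset}, whatever the signs are. This is how a possible exceptional zero is made harmless: it biases only the signs.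

\subsection{The bound}

\begin{proposition}\label{prop:lower}
For every integer $K\ge2$,
\[
 A(D,\alpha)\ge\mathbf P(k\ge K)-\frac{\varphi(D)}{2^K-2}-O(\ell^{-1}).
\]
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:k}, $\mathbf P(k>\ell^2)\le\mathbf E\,k/\ell^2\ll\ell^{-1}$. Condition on $J$ with $K\le k\le\ell^2$. Apply Lemma~\ref{lem:subset} with $h=1$, conditionally on the signs, and replace laws. This shows that, except with conditional probability at most
\[
 \frac{\varphi(D)}{2^k-2}+O\Bigl(\frac{\ell^2}{D}\Bigr)\le\frac{\varphi(D)}{2^K-2}+O(\ell^{-1}),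
\]
there is a nonempty $S\subset J$ with $d=\prod_{j\in S}p_j\equiv1\pmod D$. Then $d\mid n$ and $1<d\le z^k\le z^{\ell^2}=\exp D^{\alpha}$. Averaging over these $J$, we get the assertion.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof1}

Now $\alpha\ell=\frac{\ell}{\log2}+(X+o(1))\sqrt\ell$, and $1.4\le\alpha\le1.5$ for large $D$. Let $Z$ be a sum of independent indicators with mean $M$ and variance $\sigma^2$ both equal to $\alpha\ell+O(\ell_2)$, and let $t=\frac{\ell}{\log2}+O(\ell^{1/4})$. Then
\[
 \frac{M-t}{\sigma}=\frac{(X+o(1))\sqrt\ell}{\sqrt{(1+o(1))\,\ell/\log2}}\to X\sqrt{\log2},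
\]
so by \eqref{eq:BE}
\begin{equation}\label{eq:limit}
 \mathbf P(Z>t)\to\Phi(X\sqrt{\log2})\qquad\text{and}\qquad\mathbf P(Z\ge t)\to\Phi(X\sqrt{\log2}).
\end{equation}

\emph{Upper bound.} Take $K=\lfloor\frac{\ell}{\log2}-\ell^{1/4}\rfloor$. Then $2^K\ell/\varphi(D)\le2^{-\ell^{1/4}}\,\ell\,D/\varphi(D)\to0$. Further, $\mathbf E(\Omega-\omega)=\sum_{p\le T}\sum_{r\ge2}p^{-r}=\sum_{p\le T}\frac1{p(p-1)}=O(1)$, so by Markov's inequality
\[
 \mathbf P(\Omega>K)\le\mathbf P(\omega>K-\ell^{1/4})+\mathbf P(\Omega-\omega\ge\ell^{1/4})=\mathbf P(\omega>K-\ell^{1/4})+O(\ell^{-1/4}).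
\]
By \eqref{eq:omega} and \eqref{eq:limit} with $Z=\omega$, the right-hand side tends to $\Phi(X\sqrt{\log2})$. Proposition~\ref{prop:upper} with $a=1$ gives $\limsup A(D,\alpha)\le\Phi(X\sqrt{\log2})$.

\emph{Lower bound.} Take $K=\lceil\frac{\ell}{\log2}+\ell^{1/4}\rceil$, so that $\varphi(D)/(2^K-2)\to0$. By Lemma~\ref{lem:k} and \eqref{eq:limit} with $Z=k$, $\mathbf P(k\ge K)\to\Phi(X\sqrt{\log2})$. Proposition~\ref{prop:lower} gives $\liminf A(D,\alpha)\ge\Phi(X\sqrt{\log2})$. \qed

\section{All residue classes, with an error term}\label{sec:proof2}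

We turn to Theorem~\ref{thm:quant}. The upper bound for $A_a$ needs only a more careful choice of parameters. For the lower bound for $A_*$ there is a new difficulty. Lemma~\ref{lem:subset} bounds the probability of missing one given $h\in H$ by about $\varphi(D)/2^k$. Adding this up over all $h$ would require $2^k$ to be much larger than $\varphi(D)^2$, that is, $k$ about $2\ell/\log2$, twice the true threshold. Instead we use about $\ell/\log2$ primes to cover all but a small proportion of $H$, and $O(\ell_2)$ further primes to cover the rest.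

\subsection{From most of a group to all of it}

Let $C\subset H$ miss a proportion $u$ of $H$. If $e$ is uniform on $H$, then $C\cup eC$ misses on average a proportion $u^2$: an element is missed if it is missed by both $C$ and $eC$. If $u$ is small, iteration drives the missed proportion below $1/|H|$, hence to $0$, in $O(\log\log|H|)$ steps.

\begin{lemma}\label{lem:cover}
Let $H$ be a finite abelian group, $C_1\subset H$ a random subset, and $e_1,\dots,e_m$ independent, uniform on $H$, and independent of $C_1$. For $1\le i\le m$ let $C_{i+1}=C_i\cup e_iC_i$, and let $u_i=1-|C_i|/|H|$ for $1\le i\le m+1$. If $0<\theta\le\frac1{16}$ and $\theta^{(3/2)^m}<1/|H|$, then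
\[
 \mathbf P(C_{m+1}\ne H)\le\mathbf P(u_1>\theta)+2\theta^{1/2}.
\]
\end{lemma}

\begin{proof}
Let $U_i=H\setminus C_i$, so that $U_{i+1}=U_i\cap e_iU_i$. Let $\mathcal H_i$ denote the values of $C_1,e_1,\dots,e_{i-1}$. They determine $U_i$, and $e_i$ is independent of them. So
\[
 \mathbf E\bigl[|U_{i+1}|\,\big|\,\mathcal H_i\bigr]=\sum_{h\in U_i}\mathbf P\bigl(e_i^{-1}h\in U_i\,\big|\,\mathcal H_i\bigr)=\frac{|U_i|^2}{|H|},\qquad\text{i.e.}\quad\mathbf E[u_{i+1}\mid\mathcal H_i]=u_i^2 .
\]
By Markov's inequality the \emph{failure} $u_{i+1}>u_i^{3/2}$ at step $i$ has conditional probability at most $u_i^{1/2}$ given $\mathcal H_i$; if $u_i=0$, it cannot occur, because $U_{i+1}\subset U_i$. If $u_1\le\theta$ and there is no failure before step $i$ (which is determined by $\mathcal H_i$), then $u_i\le\theta^{(3/2)^{i-1}}$. So the probability that $u_1\le\theta$ and the first failure occurs at step $i$ is at most $\theta^{(3/2)^{i-1}/2}$. As $(3/2)^{i-1}\ge1+\frac{i-1}2$, these bounds add up to at most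
\[
 \theta^{1/2}\sum_{i\ge1}\theta^{(i-1)/4}=\frac{\theta^{1/2}}{1-\theta^{1/4}}\le2\theta^{1/2}.
\]
If $u_1\le\theta$ and there is no failure, then $u_{m+1}\le\theta^{(3/2)^m}<1/|H|$. Since $u_{m+1}$ is an integral multiple of $1/|H|$, it is $0$.
\end{proof}

\subsection{Reductions and a normal approximation}

For bounded $D\ge3$ Theorem~\ref{thm:quant} is trivial, since $\log\log D/\sqrt{\log D}$ is then bounded below by a positive constant. So let $D$ be large. Since $\exp(\ell^3)>D$,
\begin{equation}\label{eq:compare}
 A_*(D,\alpha)\le A_a(D,\alpha)\qquad\text{for every }a\text{ prime to }D.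
\end{equation}
Until Section~\ref{sec:allalpha} we suppose $|\alpha-\frac1{\log2}|\le\ell^{-1/4}$. Then $1.4\le\alpha\le1.5$ for large $D$, so Sections~\ref{sec:prelim}--\ref{sec:cells} apply. Put
\[
 y=\Bigl(\alpha-\frac1{\log2}\Bigr)\sqrt{\ell\log2},\qquad\text{so that}\quad |y|\le\ell^{1/4}.
\]

\begin{lemma}\label{lem:normal}
Let $Z$ be a sum of independent indicators with mean and variance both $\alpha\ell+O(\ell_2)$, and let $t=\frac{\ell}{\log2}+O(\ell_2)$ be real. Then $\mathbf P(Z>t)$ and $\mathbf P(Z\ge t)$ are both $\Phi(y)+O(\ell_2/\sqrt\ell)$.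
\end{lemma}

\begin{proof}
By \eqref{eq:BE} both probabilities are
\[
 \Phi\Bigl(\frac{\alpha\ell-\ell/\log2+O(\ell_2)}{\sqrt{\alpha\ell+O(\ell_2)}}\Bigr)+O(\ell^{-1/2}).
\]
Here $\alpha\ell-\ell/\log2=y\sqrt{\ell/\log2}$. The $O(\ell_2)$ in the numerator moves the argument of $\Phi$ by $O(\ell_2/\sqrt\ell)$. Removing the $O(\ell_2)$ in the denominator moves it by $\ll|y|\sqrt\ell\cdot\ell_2\,\ell^{-3/2}\le\ell_2\,\ell^{-3/4}$. As $\Phi$ has bounded derivative, the probabilities are $\Phi(y/\sqrt{\alpha\log2})+O(\ell_2/\sqrt\ell)$.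

Finally, $\sqrt{\alpha\log2}=1+O(|\alpha-\frac1{\log2}|)$ lies in $[\frac12,2]$. So every number between $y$ and $y/\sqrt{\alpha\log2}$ has absolute value at least $|y|/2$, and the mean value theorem gives
\[
 \Bigl|\Phi\Bigl(\frac y{\sqrt{\alpha\log2}}\Bigr)-\Phi(y)\Bigr|\ll|y|\,\Bigl|\alpha-\frac1{\log2}\Bigr|\,e^{-y^2/8}\ll y^2e^{-y^2/8}\,\ell^{-1/2}\ll\ell^{-1/2}.\qedhere
\]
\end{proof}

\subsection{Upper bound for $A_a$}

Take $K=\lfloor(\ell-2\ell_2)/\log2\rfloor$. Then $2^K\ell/\varphi(D)\le\ell^{-1}D/\varphi(D)\ll\ell_2/\ell$. To compare $\Omega$ with $\omega$ we use an exponential moment, which loses less than the mean did in Section~\ref{sec:proof1}: since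
\[
 \sum_{r\ge1}\Bigl(1-\frac1p\Bigr)p^{-r}\Bigl(\frac32\Bigr)^{r-1}=\frac1p\cdot\frac{1-1/p}{1-3/(2p)}=\frac1p+\frac1{p(2p-3)},
\]
we have
\[
 \mathbf E\bigl[(3/2)^{\Omega-\omega}\bigr]=\prod_{p\le T}\Bigl(1+\frac1{p(2p-3)}\Bigr)\ll1,
\]
so $\mathbf P(\Omega-\omega>2\ell_2)\ll(3/2)^{-2\ell_2}=\ell^{-2\log(3/2)}\ll\ell^{-1/2}$. Hence $\mathbf P(\Omega>K)\le\mathbf P(\omega>K-2\ell_2)+O(\ell^{-1/2})$. By Proposition~\ref{prop:upper}, \eqref{eq:omega} and Lemma~\ref{lem:normal} with $Z=\omega$,
\begin{equation}\label{eq:Aupper}
 A_a(D,\alpha)\le\Phi(y)+O(\ell_2/\sqrt\ell).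
\end{equation}

\subsection{Lower bound for $A_*$}

We use the set-up of Section~\ref{sec:cells}. The primes $p_j$ are distributed among three tasks: $k_1$ primes to cover most of $H$, $2m$ primes to cover the rest of $H$ by Lemma~\ref{lem:cover}, and $r$ primes to reach $G\setminus H$. Let
\[
 k_1=\Bigl\lceil\frac{\ell+\frac32\ell_2}{\log2}\Bigr\rceil+2,\qquad m=\lceil3\ell_2\rceil,\qquad r=\lceil\ell_2\rceil,\qquad K=k_1+2m+r=\frac{\ell}{\log2}+O(\ell_2).
\]
By Lemmas~\ref{lem:k} and \ref{lem:normal}, $\mathbf P(k\ge K)\ge\Phi(y)-O(\ell_2/\sqrt\ell)$, and $\mathbf P(k>\ell^2)\ll\ell^{-1}$ as before. Condition on $J$ with $K\le k\le\ell^2$ and let disjoint $J_1,J_2,J_3\subset J$ of sizes $k_1$, $2m$, $r$ be formed from the first $K$ elements of $J$ in order. At a cost of $O(\ell^2/D)$ in probability let the $g_j$ have the joint law $\bigotimes\nu_j$, generated from signs as in Section~\ref{sec:cells}. Let $\mathcal S$ be the event that $\chi$ is trivial or $s_j=-1$ for some $j\in J_3$. By \eqref{eq:sign}, $\mathbf P(\mathcal S)\ge1-2^{-r}\ge1-\ell^{-\log2}\ge1-\ell^{-1/2}$.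 In Steps 1 and 2 we condition on all signs; the bounds there hold for every choice of signs.

\emph{Step 1: most of $H$.} Let $C_1\subset H$ be the set of the $g_S$ with $\emptyset\ne S\subset J_1$ and $\prod_{j\in S}s_j=1$, and let $u_1$ be the proportion of $H$ missed by $C_1$. We have $2^{k_1}\ge4D\ell^{3/2}$. Averaging Lemma~\ref{lem:subset} over $h\in H$ gives $\mathbf E\,u_1\le\frac{\varphi(D)}{2^{k_1}-2}\le\ell^{-3/2}$. With $\theta=\ell^{-1}$, Markov's inequality gives $\mathbf P(u_1>\theta)\le\ell^{-1/2}$.

\emph{Step 2: all of $H$.} Split $J_2$ into $m$ pairs. The only difficulty in applying Lemma~\ref{lem:cover} is that a single $g_j$ need not lie in $H$; out of two we can always form an element that does. From the $i$-th pair, with elements $g,g'$ and signs $s,s'$, form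
\[
 e_i=\begin{cases}g&\text{if }s=1,\\ g'&\text{if }s=-1,\ s'=1,\\ gg'&\text{if }s=s'=-1.\end{cases}
\]
Given the signs, $e_1,\dots,e_m$ are independent, uniform on $H$, and independent of $C_1$. We have $\theta\le\frac1{16}$ for large $D$, and since $3\log\frac32>1.2$,
\[
 \theta^{(3/2)^m}\le\exp\bigl(-\ell_2\,(3/2)^{3\ell_2}\bigr)\le\exp\bigl(-\ell_2\,\ell^{1.2}\bigr)<\frac1D\le\frac1{|H|}.
\]
By Lemma~\ref{lem:cover}, $C_{m+1}=H$ except with probability at most $3\ell^{-1/2}$. Every element of $C_{m+1}$ is a product $g_S$ with $\emptyset\ne S\subset J_1\cup J_2$, because each $e_i$ is a product over a nonempty part of the $i$-th pair and is used at most once.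

\emph{Step 3: all of $G$.} Suppose that $C_{m+1}=H$ and $\mathcal S$ holds. If $b\in H$, then $b=g_S$ with a nonempty $S\subset J_1\cup J_2$. If $b\in G\setminus H$, then $\chi$ is nontrivial; take $j\in J_3$ with $s_j=-1$. Then $bg_j^{-1}\in H$, so $b=g_{S\cup\{j\}}$ with a nonempty $S\subset J_1\cup J_2$. Thus every class prime to $D$ contains a divisor $d=\prod_{j\in S}p_j$ of $n$ with $\emptyset\ne S\subset J$, and
\[
 \exp((\log D)^3)=w<d\le z^k\le z^{\ell^2}=\exp D^{\alpha}.
\]

Altogether
\begin{equation}\label{eq:Alower}
 A_*(D,\alpha)\ge\mathbf P(K\le k\le\ell^2)-O(\ell^{-1/2})\ge\Phi(y)-O(\ell_2/\sqrt\ell).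
\end{equation}

\subsection{All $\alpha>0$}\label{sec:allalpha}

By \eqref{eq:compare}, \eqref{eq:Aupper} and \eqref{eq:Alower}, the formula of Theorem~\ref{thm:quant} holds if $|\alpha-\frac1{\log2}|\le\ell^{-1/4}$. Both $A_a$ and $A_*$ are nondecreasing in $\alpha$ and lie in $[0,1]$. At $\alpha=\frac1{\log2}\pm\ell^{-1/4}$ the main term is $\Phi(\pm\ell^{1/4}\sqrt{\log2})$, which differs from $1$, respectively $0$, by $O(\exp(-\frac12\ell^{1/2}\log2))=O(\ell^{-1/2})$. So for $\alpha\ge\frac1{\log2}+\ell^{-1/4}$ the densities $A_a$, $A_*$ and the main term are all $1+O(\ell_2/\sqrt\ell)$, and for $0<\alpha\le\frac1{\log2}-\ell^{-1/4}$ they are all $O(\ell_2/\sqrt\ell)$. This proves the uniform formula.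

If $D\to\infty$ and $\alpha=\frac1{\log2}+\xi(D)(\log D)^{-1/2}$, the main term is $\Phi(\xi(D)\sqrt{\log2})$, and the error term tends to $0$. So each of $A(D,\alpha)=A_1(D,\alpha)$ and $A_*(D,\alpha)$ tends to $0$ if and only if $\xi(D)\to-\infty$, and to $1$ if and only if $\xi(D)\to+\infty$. This completes the proof of Theorem~\ref{thm:quant}. \qed

\begin{remark}
The error term reflects losses of $O(\ell_2)$ in the number of primes: those below $w$ and above $z$, the excess of $k_1$ over $\ell/\log2$, those used in Steps 2 and 3, and, in the upper bound, the factor $\ell$ in Proposition~\ref{prop:upper} and the allowance for $\Omega-\omega$. Each is a shift by $O(\ell_2)$ on a scale where the standard deviation is of order $\sqrt\ell$. The normal approximation itself contributes only $O(\ell^{-1/2})$.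
\end{remark}

\begin{thebibliography}{9}
\bibitem{Dav} Davenport, \emph{Multiplicative Number Theory}, Chapter 20.
\bibitem{MV} Montgomery and Vaughan, 1973 (Brun--Titchmarsh inequality).
\end{thebibliography}

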